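\title{The Pogorelov estimate for the complex Monge--Amp\`ere equation: failure of the weight $|u|$ and an interior Hessian bound}


\begin{abstract}
Pogorelov's estimate bounds $|u|\,|D^2u|$ for convex solutions of $\det D^2u=f$ with zero boundary values, in terms of the dimension, $\sup|Du|$ and $\|\log f\|_{C^{1,1}}$. We show that the same estimate for plurisubharmonic solutions of $\det u_{z_j\bar z_k}=f$ in $\mathbb{C}^n$ is false for every $n\ge2$, even for constant $f$ and smooth convex domains. The counterexample comes from a blow-up at a slightly rounded edge of the boundary. We also show that only the weight $|u|$ fails: the complex Hessian at a point $z$ is bounded in terms of $n$, $\sup|Du|$, $\|\log f\|_{C^{1,1}}$ and $|u(z)|$.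
\end{abstract}

\section{The question and the results}

Let $\Omega\subset\mathbb{R}^n$ be a bounded convex domain, let $f\in C^2(\Omega)$ be positive, and let $u\in C^4(\Omega)\cap C^2(\overline\Omega)$ be a convex solution of $\det D^2u=f$ in $\Omega$ with $u=0$ on $\partial\Omega$. Pogorelov's estimate states that
\[
|u(x)|\,|D^2u(x)|\le C\big(n,\sup_\Omega|Du|,\|\log f\|_{C^{1,1}(\Omega)}\big)\qquad\text{in }\Omega .
\]
The equation prescribes only the product of the eigenvalues of $D^2u$; the estimate bounds each of them. The constant does not see the shape of $\partial\Omega$, and the price is the weight $|u|$, which lets the Hessian grow like $1/|u|$ toward the boundary.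

We ask the same question for the complex equation. Write $z_j=x_j+\sqrt{-1}\,y_j$, $u_{z_j}=\frac12(u_{x_j}-\sqrt{-1}\,u_{y_j})$, $u_{\bar z_j}=\frac12(u_{x_j}+\sqrt{-1}\,u_{y_j})$, and abbreviate $u_j=u_{z_j}$, $u_{\bar k}=u_{\bar z_k}$, $u_{j\bar k}=u_{z_j\bar z_k}$. A real $C^2$ function is \emph{plurisubharmonic} (psh) if its complex Hessian $(u_{j\bar k})$ is nonnegative, that is, $\sum_{j,k}u_{j\bar k}\xi_j\bar\xi_k\ge0$ for all $\xi\in\mathbb{C}^n$, and \emph{strictly psh} if it is positive definite. We write $|(u_{j\bar k})|$ for the largest eigenvalue and $Du$ for the real gradient in $(x_1,y_1,\dots,x_n,y_n)$. The norm $\|h\|_{C^{1,1}(\Omega)}$ is the sum of $\sup|h|$, $\sup|Dh|$ and the Lipschitz constant of $Dh$; for $h\in C^2$ it bounds $|h|$, $|Dh|$ and the operator norm of $D^2h$, and for a constant $h$ it equals $|h|$. The \emph{standing hypotheses} are: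
\begin{itemize}
\item $\Omega\subset\mathbb{C}^n$, $n\ge2$, is a bounded pseudoconvex domain (one that carries a psh function tending to $+\infty$ at $\partial\Omega$);
\item $f\in C^2(\Omega)\cap C(\overline\Omega)$, $f>0$ in $\Omega$, and $N:=\|\log f\|_{C^{1,1}(\Omega)}<\infty$;
\item $u\in C^4(\Omega)\cap C^2(\overline\Omega)$ is psh and solves $\det u_{j\bar k}=f$ in $\Omega$, $u=0$ on $\partial\Omega$. We put $G:=\sup_\Omega|Du|$.
\end{itemize}

\medskip
\noindent\textbf{Question.} \emph{Is there a constant $C(n,G,N)$, depending on nothing else, such that under the standing hypotheses}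
\begin{equation}\label{eq:question}
|u(z)|\,|(u_{j\bar k}(z))|\le C(n,G,N)\qquad\text{for all }z\in\Omega\ ?
\end{equation}

The simplest cases suggest the answer yes. On the ball of radius $R$ with $f\equiv1$ the solution is $|z|^2-R^2$, and the left side of \eqref{eq:question} is at most $R^2=G^2/4$. In the excluded dimension $n=1$ the equation reads $u_{z\bar z}=f$, and the bound $|u|\le G^2e^{N}$ of Lemma~\ref{lem:depth} below gives \eqref{eq:question} with $C=G^2e^{2N}$. The weight is also the natural one for a constant that depends on $G$: the magnification $u\mapsto s^{-1}u(s\,\cdot)$ preserves both $G$ and the product $|u|\,|(u_{j\bar k})|$. It is this invariance that we shall turn against the estimate.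

\begin{theorem}\label{thm:A}
Let $n\ge2$ and write points of $\mathbb{C}^n$ as $(z,w)$ with $z\in\mathbb{C}$, $w\in\mathbb{C}^{n-1}$. For $0<\delta\le\frac14$ put
\[
\rho_\delta=\sqrt{|z|^2+\delta^2}+|w|^2-1,\qquad \Omega_\delta=\{\rho_\delta<0\},
\]
and let $u_\delta$ be the psh solution of $\det(u_\delta)_{j\bar k}=\frac14$ in $\Omega_\delta$, $u_\delta=0$ on $\partial\Omega_\delta$. Then $u_\delta\in C^\infty(\overline\Omega_\delta)$, $G_\delta:=\sup|Du_\delta|\le\sqrt5$, and
\[
\sup_{\Omega_\delta}|u_\delta|\,|((u_\delta)_{j\bar k})|\to\infty\qquad(\delta\to0).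
\]
\end{theorem}

\begin{corollary}\label{cor:no}
For no $n\ge2$ is there a constant as in \eqref{eq:question}. The estimate fails even for smooth, convex, strictly pseudoconvex $\Omega$, $f\equiv\frac14$, $u\in C^\infty(\overline\Omega)$ and $\sup_\Omega|Du|=1$.
\end{corollary}

\begin{proof}
The function $C(n,G,N)$ is not assumed monotone in $G$, so we normalize the gradient exactly. Since $u_\delta$ is not constant, $G_\delta>0$. Put $u'_\delta=G_\delta^{-2}u_\delta(G_\delta\,\cdot)$ on $G_\delta^{-1}\Omega_\delta$, a domain with the stated properties by Lemma~\ref{lem:basic}. The complex Hessian of $u'_\delta$ at a point equals that of $u_\delta$ at the corresponding point, so $u_\delta'$ is psh with determinant $\frac14$; it vanishes on the boundary, and $\sup|Du'_\delta|=1$. The left side of \eqref{eq:question} for $u'_\delta$ is $G_\delta^{-2}\ge\frac15$ times that for $u_\delta$. It is therefore unbounded while $n$, $G=1$ and $N=\log4$ stay fixed.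
\end{proof}

What fails is the weight, not the interior bound.

\begin{theorem}\label{thm:B}
There is a function $\Phi_{n,G,N}:(0,\infty)\to(0,\infty)$, depending only on $n$, $G$, $N$, such that under the standing hypotheses
\[
|(u_{j\bar k}(x))|\le\Phi_{n,G,N}(|u(x)|)\qquad\text{for all }x\in\Omega .
\]
\end{theorem}

By Corollary~\ref{cor:no}, $\Phi_{n,G,N}(t)=C(n,G,N)/t$ is in general impossible. We do not determine the optimal $\Phi$. The two theorems are proved independently, in Sections~\ref{sec:A} and~\ref{sec:B}, after the common tools of Section~\ref{sec:tools}.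

\section{Complex Hessians and comparison}\label{sec:tools}

We use three elementary facts. Inequalities between Hermitian matrices are inequalities of Hermitian forms.

\smallskip
\noindent(F1) For a real $C^2$ function $\phi$ and $\xi\in\mathbb{C}^n=\mathbb{R}^{2n}$,
\[
\sum_{j,k}\phi_{j\bar k}\xi_j\bar\xi_k=\tfrac14\big(D^2\phi(\xi,\xi)+D^2\phi(\sqrt{-1}\,\xi,\sqrt{-1}\,\xi)\big).
\]
Hence $(\phi_{j\bar k})\ge0$ at a local minimum, functions with $D^2\phi>0$ are strictly psh, and $\Delta\phi=4\operatorname{tr}(\phi_{j\bar k})$. Also $\partial\phi=(\phi_1,\dots,\phi_n)$ has length $\frac12|D\phi|$.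

\smallskip
\noindent(F2) If $T$ is holomorphic with complex Jacobian matrix $P$ at $y$, the complex Hessian of $\phi\circ T$ at $y$ is $P^{T}(\phi_{j\bar k}(T(y)))\overline P$. Its determinant is $|\det P|^2\det\phi_{j\bar k}(T(y))$.

\smallskip
\noindent(F3) If $X,Y\ge0$ are Hermitian $n\times n$ matrices, then $\frac1n\operatorname{tr}(YX)\ge(\det Y\det X)^{1/n}\ge0$; this is the arithmetic--geometric mean inequality for the eigenvalues of $Y^{1/2}XY^{1/2}$.

\begin{lemma}[Maximum principle]\label{lem:max}
Let $O\subset\mathbb{C}^n$ be bounded and open, let $a(x)$ be a positive definite Hermitian matrix for each $x\in O$, and let $\phi\in C^2(O)\cap C(\overline O)$ satisfy $\operatorname{tr}\big(a\,(\phi_{j\bar k})\big)\ge0$. Then $\max_{\overline O}\phi=\max_{\partial O}\phi$.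
\end{lemma}

\begin{proof}
At an interior maximum of $\phi+\varepsilon|x|^2$ we would have $(\phi_{j\bar k})+\varepsilon I\le0$ by (F1), so $\operatorname{tr}(a(\phi_{j\bar k}))\le-\varepsilon\operatorname{tr}a<0$ by (F3). Thus $\phi+\varepsilon|x|^2$ attains its maximum on $\partial O$; let $\varepsilon\to0$.
\end{proof}

\begin{lemma}[Comparison principle]\label{lem:comp}
Let $\phi,\psi\in C^2(O)\cap C(\overline O)$ be psh with $\det\phi_{j\bar k}\ge\det\psi_{j\bar k}>0$ in $O$ and $\phi\le\psi$ on $\partial O$. Then $\phi\le\psi$ in $O$.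
\end{lemma}

\begin{proof}
The matrices $X_s=s(\phi_{j\bar k})+(1-s)(\psi_{j\bar k})$, $0\le s\le1$, are positive definite, and $\frac{d}{ds}\det X_s=\operatorname{tr}\big((\det X_s)X_s^{-1}(X_1-X_0)\big)$. Integrating, $0\le\det X_1-\det X_0=\operatorname{tr}\big(a\,((\phi-\psi)_{j\bar k})\big)$ with $a=\int_0^1(\det X_s)X_s^{-1}\,ds>0$. Apply Lemma~\ref{lem:max} to $\phi-\psi$.
\end{proof}

\begin{lemma}[Depth]\label{lem:depth}
Under the standing hypotheses (with any $n\ge1$), $u<0$ in $\Omega$, $\operatorname{dist}(x,\partial\Omega)\ge|u(x)|/G$, and $|u|\le G^2e^{N/n}$.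
\end{lemma}

\begin{proof}
Since $(u_{j\bar k})>0$, the function $u$ has no interior maximum, so $u<0$. Integrating $Du$ along the segment from $x$ to a nearest boundary point gives the second claim. For $R<|u(x)|/G$ the closed ball $\overline B(x,R)$ lies in $\Omega$. The function $\psi(y)=e^{-N/n}(|y-x|^2-R^2)$ has determinant $e^{-N}\le f$ and vanishes on the sphere, where $u\le0$. By Lemma~\ref{lem:comp}, $|u(x)|\ge e^{-N/n}R^2$. Let $R\to|u(x)|/G$.
\end{proof}

\section{The counterexample}\label{sec:A}

\subsection{A wedge, real and complex}\label{sub:model}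

As $\delta\to0$ the domains $\Omega_\delta$ increase to $\{|z|+|w|^2<1\}$, whose boundary has an edge along $\{z=0,\ |w|=1\}$. Take $n=2$, write $w=e^{s\zeta}$ and magnify a solution $u$ near the edge: $\hat u(z,\zeta)=s^{-1}u(sz,e^{s\zeta})$. Then $|\hat u|\,\hat u_{z\bar z}=|u|\,u_{z\bar z}$, the determinant of $\hat u$ is $s^2|w|^2/4$ by (F2), and the domain tends to the wedge $\{|z|+2x<0\}$, $x=\operatorname{Re}\zeta$. If \eqref{eq:question} held, we would expect in the limit $s\to0$ a negative function $V$ on the wedge which vanishes on the boundary, has \emph{degenerate} Hessian, and keeps $|V|\,V_{z\bar z}$ bounded. Let us look for such a $V$ among functions homogeneous of degree one.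

In the real wedge $\{|y|+2x<0\}\subset\mathbb{R}^2$ there is no obstruction. A homogeneous function is linear on rays from the vertex, so its Hessian is always degenerate. With $X=-x$, the function $V_1=y^2/X-4X$ vanishes on the boundary and
\[
D^2V_1=\frac{2}{X^3}\begin{pmatrix}X^2&-yX\\-yX&y^2\end{pmatrix}\ge0,\qquad |D^2V_1|\le\frac{10}{X},\qquad|V_1|\le4X,
\]
so that $|V_1|\,|D^2V_1|\le40$.

In the complex wedge, let $V$ depend only on $t=\log|z|$ and $x$. In the holomorphic coordinates $(\log z,\zeta)$ the complex Hessian of $V$ is $\frac14$ of the real Hessian in $(t,x)$. A homogeneous $V$ has the form $V=X\varphi(t-\log X)$ with $\varphi\in C^2(-\infty,\log2)$ and $\varphi(\log2)=0$. Then $V_{tt}=X\varphi''$, $V_{tX}=\varphi'-\varphi''$, $V_{XX}=(\varphi''-\varphi')/X$, and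
\begin{equation}\label{eq:ode}
\det D^2V=\varphi'\,(\varphi''-\varphi').
\end{equation}
Suppose this vanishes. On an interval where $\varphi'\ne0$ we get $\varphi'=ce^{t-\log X}$ with $c\neq0$, which cannot reach $0$ at a finite endpoint; so either $\varphi\equiv0$ or the formula holds everywhere, and $V=c\,(|z|+2x)$. For this function $|V|\,V_{z\bar z}=c^2\,\big||z|+2x\big|/(4|z|)$ is unbounded. The complex wedge carries no homogeneous limit of the required kind. The reason is geometric: the rays from the vertex become the curves $t-\log X=\text{const}$, which are not lines in the coordinates $(t,x)$ in which degeneracy has to hold.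

The actual limit need be neither homogeneous nor $C^2$. We replace the differential equation \eqref{eq:ode} by convex geometry: a degenerate convex function is affine along a ray through each point, and we examine the directions in which such a ray can run.

\subsection{The solutions $u_\delta$ in logarithmic coordinates}

A bounded domain is \emph{smooth and strictly pseudoconvex} if it has a smooth strictly psh defining function with nonzero gradient on the boundary. On such a domain, for $f$ smooth and positive on the closure, the problem $\det u_{j\bar k}=f$, $u=0$ on the boundary, has a strictly psh solution that is smooth up to the boundary \cite{CKNS}.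

\begin{lemma}\label{lem:basic}
The domain $\Omega_\delta$ is bounded, convex, smooth and strictly pseudoconvex. The solution $u=u_\delta$ exists, is unique and strictly psh, lies in $C^\infty(\overline\Omega_\delta)$, depends only on $|z|$ and $|w|$, and satisfies $\rho_\delta\le u\le0$ and $|Du|\le\sqrt5$.
\end{lemma}

\begin{proof}
The function $\rho_\delta$ is smooth with positive definite real Hessian, and its only critical point is $0$, where $\rho_\delta<0$. This gives the properties of $\Omega_\delta$. Existence and smoothness follow from \cite{CKNS}, uniqueness from Lemma~\ref{lem:comp}, and the symmetry from uniqueness, because the problem is invariant under $U(1)\times U(n-1)$. On $\overline\Omega_\delta$ we have $\sqrt{|z|^2+\delta^2}\le1$, hence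
\[
\det(\rho_\delta)_{j\bar k}=\big(\sqrt{|z|^2+\delta^2}\big)_{z\bar z}=\frac{|z|^2+2\delta^2}{4(|z|^2+\delta^2)^{3/2}}\ge\frac1{4\sqrt{|z|^2+\delta^2}}\ge\frac14 .
\]
So $\rho_\delta\le u$ by Lemma~\ref{lem:comp}, and $u\le0$ by Lemma~\ref{lem:max}. On $\partial\Omega_\delta$ both $u$ and $\rho_\delta$ vanish, so their gradients are normal and $|Du|\le|D\rho_\delta|\le\sqrt{1+4|w|^2}\le\sqrt5$. For a constant real unit vector $e$, differentiating $\log\det u_{j\bar k}=-\log4$ gives $\operatorname{tr}\big((u_{j\bar k})^{-1}((D_eu)_{j\bar k})\big)=0$, and Lemma~\ref{lem:max} gives $D_eu\le\sqrt5$ in $\Omega_\delta$.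
\end{proof}

The subsolution $\rho_\delta$ keeps the gradient bounded uniformly in $\delta$ although the boundary develops an edge; this is what the choice of $\Omega_\delta$ and of the constant $\frac14$ achieves.

For $z\ne0$, $w\ne0$ write $u=U(a,b)$ with $a=\log|z|$, $b=\log|w|$. The function $U$ is defined on $\mathcal D_\delta=\{\sqrt{e^{2a}+\delta^2}+e^{2b}<1\}$. This set is convex, since the derivative $(e^{-2a}+\delta^2e^{-4a})^{-1/2}$ of the square root is increasing in $a$. For fixed $a$ the range of $b$ is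
\[
b<b_{\max}(a)=\tfrac12\log\big(1-\sqrt{e^{2a}+\delta^2}\,\big)\le0,
\]
and $U(a,b)\to0$ as $b\uparrow b_{\max}(a)$. The next lemma rewrites the equation and records two lower bounds. The first will keep the blow-up limit from vanishing; the second is needed for $n\ge3$, where $U_b$ enters the equation.

\begin{lemma}\label{lem:U}
The function $U$ is convex, nondecreasing in $a$ and in $b$, and
\begin{equation}\label{eq:det}
\det D^2U=4|z|^2|w|^2\Big(\frac{2|w|^2}{U_b}\Big)^{n-2}.
\end{equation}
Let $c_1=4^{-1/n}/64$, $r_1=c_1/(2\sqrt5)$, $c_2=c_1/(4\log2)$, $c_3=c_1/(2\log2)$. If $e^a\le r_1$ and $\log\frac12<b<b_{\max}(a)$, then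
\begin{equation}\label{eq:nondeg}
U(a,b)\le-c_3\big(b_{\max}(a)-b\big),\qquad\text{and}\qquad U_b(a,b)\ge c_2\ \text{ if }\ U(a,b)\ge-\tfrac{c_1}4 .
\end{equation}
\end{lemma}

\begin{proof}
By symmetry we compute at $w=(w_1,0,\dots,0)$. From $a_z=1/(2z)$, $b_{w_k}=\bar w_k/(2|w|^2)$ and the harmonicity of $\log|z|$ and $\log|w_1|$, the $(z,w_1)$-block of the complex Hessian is
\[
\tfrac14\operatorname{diag}(z^{-1},w_1^{-1})\;D^2U\;\operatorname{diag}(\bar z^{-1},\bar w_1^{-1}),
\]
with determinant $\det D^2U/(16|z|^2|w|^2)$. The block is positive definite, so $D^2U>0$ and $U$ is convex. For $k\ge2$ we have $u_{w_k}=U_b\bar w_k/(2|w|^2)$; differentiating in $\bar z$ or $\bar w_l$ and setting $w_k=0$ leaves only $u_{w_k\bar w_k}=U_b/(2|w|^2)$. The product of all these factors is $\frac14$, which is \eqref{eq:det}. A convex function on a half-line $(-\infty,c)$ that is bounded above is nondecreasing; this applies to $U\le0$ in each variable.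

The ball of radius $\frac18$ about $(0,\frac12e_1)$ lies in $\Omega_\delta$, because $\sqrt{\frac1{64}+\frac1{16}}+(\frac58)^2<1$. Comparison there with $4^{-1/n}\big(|z|^2+|w-\frac12e_1|^2-\frac1{64}\big)$ gives $u(0,\frac12e_1)\le-c_1$, and the gradient bound gives $U(a,\log\frac12)\le-c_1/2$ for $e^a\le r_1$. On the interval $[\log\frac12,b_{\max}(a)]$, of length at most $\log2$, the convex function $U(a,\cdot)$ lies below its chord:
\[
U(a,b)\le-\frac{c_1}2\,\frac{b_{\max}(a)-b}{b_{\max}(a)-\log\frac12}\le-c_3\big(b_{\max}(a)-b\big).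
\]
If $U(a,b)\ge-c_1/4$, then $U_b(a,b)\ge\big(U(a,b)-U(a,\log\frac12)\big)/(b-\log\frac12)\ge c_2$.
\end{proof}

\subsection{Blow-up at the edge}\label{sub:blowup}

Suppose that Theorem~\ref{thm:A} fails. Then there are $\delta_j\to0$ and $C_0$ with
\begin{equation}\label{eq:assumed}
|u_{\delta_j}|\,|((u_{\delta_j})_{j\bar k})|\le C_0\quad\text{in }\Omega_{\delta_j}.
\end{equation}
We magnify at a scale $s$ with $\delta\ll s\ll1$, so that the determinant disappears and the rounded edge looks sharp. Put $s=s_j=\sqrt{\delta_j}$, let $u$, $U$ belong to $\delta_j$, and set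
\[
V_j(t,x)=s^{-1}U(t+\log s,\,sx),\qquad\text{that is,}\qquad|z|=se^t,\quad|w|=e^{sx}.
\]
In these variables, locally uniformly as $j\to\infty$,
\[
s^{-1}\rho_{\delta_j}=\sqrt{e^{2t}+s^2}+\frac{e^{2sx}-1}{s}\to e^t+2x,
\]
\[
s^{-1}b_{\max}(t+\log s)=\frac1{2s}\log\big(1-s\sqrt{e^{2t}+s^2}\,\big)\to-\tfrac12e^t .
\]
Hence every compact subset of the convex set
\[
D=\{(t,x)\in\mathbb{R}^2:\ e^t+2x<0\}
\]
lies in the domain of $V_j$ for large $j$, and there $s^{-1}\rho_{\delta_j}\le V_j\le0$. A convex function bounded by $L$ on a disk of radius $2\varrho$ is Lipschitz with constant $2L/\varrho$ on the concentric disk of radius $\varrho$. By the Arzel\`a--Ascoli theorem and a diagonal argument, a subsequence converges locally uniformly on $D$ to a convex function $V$, nondecreasing in $t$. We establish four properties.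

\smallskip
\emph{Size.} For $(t,x)\in D$ and large $j$ we have $se^t\le r_1$ and $sx>\log\frac12$, so \eqref{eq:nondeg} gives $V_j\le-c_3(s^{-1}b_{\max}-x)$. In the limit,
\begin{equation}\label{eq:size}
e^t+2x\le V(t,x)\le\tfrac{c_3}2\,(e^t+2x)<0\qquad\text{in }D .
\end{equation}
In particular $V\to0$ at every point of $\partial D$.

\smallskip
\emph{The trace on the axis $z=0$.} By monotonicity and \eqref{eq:size}, $g(x)=\lim_{t\to-\infty}V(t,x)$ exists and is finite for $x<0$, and $g$ is convex as a limit of convex functions. For $t'<t$ the bound $|Du|\le\sqrt5$ gives $V_j(t,x)-V_j(t',x)\le\sqrt5\,(e^t-e^{t'})$. Letting $j\to\infty$ and then $t'\to-\infty$,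
\begin{equation}\label{eq:left}
0\le V(t,x)-g(x)\le\sqrt5\,e^t .
\end{equation}

\smallskip
\emph{Decay far from the edge.} This is the only use of \eqref{eq:assumed}, and it involves only the diagonal entry $u_{z\bar z}\le|(u_{j\bar k})|$. Fix $t_0$ and $x\le-e^{t_0}$. Then $e^{t_0}+2x\le x$, so $(t_0,x)\in D$ and $V(t_0,x)\le c_3x/2$. For large $j$, $V_j(t_0,x)\le c_3x/4$, and by monotonicity in $|z|$ we get $|u|\ge sc_3|x|/4$ on the disk $\{|z|\le se^{t_0},\ w=e^{sx}e_1\}$. There \eqref{eq:assumed} gives $u_{z\bar z}\le K:=4C_0/(sc_3|x|)$. The function $\phi(z)=u(z,w)-K|z|^2$ is radial with $\Delta\phi\le0$, so $R\,\partial_R\phi=\frac1{2\pi}\int_{|z|<R}\Delta\phi\le0$ and $\phi$ is nonincreasing in $|z|$. For $t'<t_0$ this yields $V_j(t_0,x)-V_j(t',x)\le s^{-1}Ks^2e^{2t_0}$. Letting $j\to\infty$ and then $t'\to-\infty$,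
\begin{equation}\label{eq:down}
V(t_0,x)-g(x)\le\frac{4C_0e^{2t_0}}{c_3|x|}\qquad(x\le-e^{t_0}).
\end{equation}

\smallskip
\emph{Degeneracy.} Since $(V_j)_{tt}=s^{-1}U_{aa}$, $(V_j)_{tx}=U_{ab}$, $(V_j)_{xx}=sU_{bb}$, we have $\det D^2V_j=\det D^2U$. On a compact subset of $D$ and for large $j$, $U=sV_j\ge-c_1/4$, $|z|\le r_1$ and $b>\log\frac12$, so $U_b\ge c_2$. By \eqref{eq:det} and $|w|\le1$,
\begin{equation}\label{eq:degenerate}
\det D^2V_j\le4s^2e^{2t}(2/c_2)^{n-2}\to0\qquad\text{locally uniformly in }D .
\end{equation}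

\subsection{Rigidity of degenerate limits}

The following proposition contradicts \eqref{eq:size}--\eqref{eq:degenerate} and so completes the proof of Theorem~\ref{thm:A}.

\begin{proposition}\label{prop:rigid}
There is no convex function $V$ on $D$ with all of these properties:
\begin{itemize}
\item[(i)] $V<0$ in $D$ and $V\to0$ at every point of $\partial D$;
\item[(ii)] there are a convex function $g$ on $(-\infty,0)$ and a constant $L$ with $0\le V(t,x)-g(x)\le Le^t$;
\item[(iii)] for each $t$, $V(t,x)-g(x)\to0$ as $x\to-\infty$;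
\item[(iv)] $V$ is a locally uniform limit of convex $C^2$ functions $V_j$ with $\det D^2V_j\to0$ locally uniformly.
\end{itemize}
\end{proposition}

Both (iii) and (iv) are needed. The function $e^t+2x$, with $g=2x$, has every property but (iii). The function $e^{2t}/|x|-4|x|$, which is $V_1$ of Section~\ref{sub:model} with $y=e^t$, satisfies (i)--(iii) with $g=4x$ and $L=2$; it is convex with determinant $4e^{4t}/x^4>0$ by \eqref{eq:ode}.

\begin{proof}
Fix $P=(t_0,x_0)\in D$ and an affine function $l\le V$ with $l(P)=V(P)$. The contact set $\Sigma=\{Y\in D:V(Y)=l(Y)\}=\{V-l\le0\}$ is convex and relatively closed in $D$, so its closure $\overline\Sigma$ in $\mathbb{R}^2$ satisfies $\overline\Sigma\cap D=\Sigma$. Recall that a point of a convex set is \emph{extreme} if it is not a convex combination of other points of the set.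

\smallskip
\emph{Step 1: $\overline\Sigma$ has no extreme point in $D$.} Near an extreme point, a small tilt of $l$ would cut off a cap of the graph of $V$; the gradients of $V_j$ over the cap would fill a disk, and (iv) forbids this. Suppose $Q\in D$ is extreme and let $B'=B(Q,\varrho)$ with $\overline{B'}\subset D$. The set $\Sigma\cap\partial B'$ is compact and does not contain $Q$. Its convex hull is compact, is contained in $\Sigma$, and does not contain $Q$ because $Q$ is extreme. By strict separation there are an affine function $l_1$ and $\eta>0$ with $l_1(Q)=0$ and $l_1\le-2\eta$ on $\Sigma\cap\partial B'$ (if that set is empty, take $l_1=0$, $\eta=1$). The compact set $\partial B'\cap\{l_1\ge-\eta\}$ misses $\Sigma$, so $V-l\ge\kappa_0>0$ on it. Choose $\varepsilon>0$ with $\varepsilon(l_1+\eta)\le\kappa_0$ on $\partial B'$. Then $V-l-\varepsilon(l_1+\eta)\ge0$ on $\partial B'$: where $l_1\ge-\eta$ by the choice of $\varepsilon$, and elsewhere because $V-l\ge0>\varepsilon(l_1+\eta)$. At $Q$ the same function equals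 $-\varepsilon\eta$. Put $l_2=l+\varepsilon(l_1+\eta)-\frac12\varepsilon\eta$. For large $j$,
\[
V_j-l_2\ge\tfrac14\varepsilon\eta\ \text{ on }\partial B',\qquad (V_j-l_2)(Q)\le-\tfrac14\varepsilon\eta .
\]
If $|\xi|<\varepsilon\eta/(4\varrho)$, the function $V_j-l_2-\xi\cdot(Y-Q)$ is positive on $\partial B'$ and negative at $Q$, so it has a minimum inside $B'$, where $\nabla V_j=\nabla l_2+\xi$. The image of a set under a $C^1$ map has measure at most the integral of the absolute value of the Jacobian. Therefore
\[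
\pi\Big(\frac{\varepsilon\eta}{4\varrho}\Big)^2\le|\nabla V_j(B')|\le\int_{B'}\det D^2V_j\to0,
\]
a contradiction.

\smallskip
\emph{Step 2: $\Sigma$ contains a ray from $P$.} A closed convex set without lines is generated by its extreme points and its directions of recession \cite[Thm.~18.5]{Rock}; in particular a compact convex set is the convex hull of its extreme points. Suppose $\overline\Sigma$ is bounded. By Step 1 its extreme points lie on $\partial D$. Each is a limit of points of $\Sigma$, where $l=V$, so $l$ vanishes there by (i). Then $V(P)=l(P)=0$, contradicting (i). Hence there are $P_k\in\overline\Sigma$ with $|P_k|\to\infty$, and we may assume that $\varpi_k=(P_k-P)/|P_k-P|$ converges to a unit vector $\varpi$. For $\lambda\ge0$ and large $k$ the point $P+\lambda\varpi_k$ lies on the segment from $P$ to $P_k$, so $P+\lambda\varpi\in\overline\Sigma\subset\overline D$. Write $\varpi=(-\alpha,-\beta)$. The condition $e^{t_0-\alpha\lambda}+2x_0-2\beta\lambda\le0$ for all $\lambda\ge0$ forces $\alpha\ge0$ (an exponential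 outgrows a linear term) and $\beta\ge0$. Then $e^t+2x$ does not increase along the ray, which stays in $D$, hence in $\Sigma$.

\smallskip
\emph{Step 3: $V(P)=g(x_0)$.} Since $V=l$ on the ray, $\lambda\mapsto V(P+\lambda\varpi)$ is affine, and
\[
F(\lambda)=g(x_0-\beta\lambda)-V(P+\lambda\varpi)
\]
is convex on $[0,\infty)$ and $F\le0$ by (ii). Moreover $F(\lambda)\to0$ as $\lambda\to\infty$: if $\alpha>0$ because $|F|\le Le^{t_0-\alpha\lambda}$, and if $\alpha=0$, so that $\beta=1$, by (iii). A convex function on $[0,\infty)$ that is bounded above is nonincreasing; with limit $0$ it is nonnegative. So $F\equiv0$, and $F(0)=0$ is the claim.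

\smallskip
As $P$ was arbitrary, $V(t,x)=g(x)$ on $D$. For fixed $x<0$ the function $t\mapsto V(t,x)$ is a negative constant, yet it tends to $0$ as $t\uparrow\log(-2x)$. This is impossible.
\end{proof}

\section{The interior bound}\label{sec:B}

Throughout this section the standing hypotheses hold, $h=\log f$, $d=2n$, $\omega$ is the area of the unit sphere of $\mathbb{R}^d$, and $A(x)=(u_{j\bar k}(x))>0$. Since $|A|\le\operatorname{tr}A=\frac14\Delta u$, it suffices to bound $\Delta u$. Pseudoconvexity of $\Omega$ is not used. The boundary condition enters through Lemma~\ref{lem:depth} and the compactness in $\Omega$ of the sets $\{|u|\ge T\}$, $T>0$.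

\subsection{Averaged increments}

Instead of differentiating the equation twice, we apply the maximum principle to a finite-difference substitute for $\Delta u$. Let $\mu$ be the probability measure $d\mu=\frac2\omega|\zeta|^{2-d}\,d\zeta$ on the unit ball of $\mathbb{C}^n$; it is rotation invariant and $\varrho=|\zeta|$ has law $2\varrho\,d\varrho$. For $\overline B(x,r)\subset\Omega$ put
\[
M(x,r)=\int\big(u(x+r\zeta)-u(x)\big)\,d\mu(\zeta),\qquad\sigma=\log r,\qquad M_\sigma=r\,\partial_rM .
\]
The quotient $M_\sigma/M$ is the growth exponent of $M$ at scale $r$; it is $2$ when $\Delta u$ is constant. We shall learn about $A$ on the ball in the sense of $\mu$-averages, and we must transfer this to $M$ and $M_\sigma$, which are integrals of $\Delta u$ against Green-type kernels. The density of $\mu$ is given the singularity of the Green function so that these kernels are bounded relative to $\mu$.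

\begin{lemma}\label{lem:kernel}
Let $k_0=\frac1{8n}$. There are radial functions $K_1,K_2$ on the unit ball, depending only on $n$, with $0\le K_1,K_2\le\frac12$, $\int K_1\,d\mu=k_0$, $\int K_2\,d\mu=2k_0$, such that
\begin{equation}\label{eq:kernels}
M=r^2\int\Delta u(x+r\zeta)K_1\,d\mu,\qquad M_\sigma=r^2\int\Delta u(x+r\zeta)K_2\,d\mu .
\end{equation}
Moreover $0<M(x,r)\le Gr$, and if $\overline B(x,2r)\subset\Omega$ then
\begin{equation}\label{eq:reverse}
r^2\int\Delta u(x+r\zeta)\,d\mu\le9(d-2)\,M(x,2r).
\end{equation}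
\end{lemma}

\begin{proof}
Let $S(R)$ be the mean of $u$ over the sphere of radius $R$ about $x$. The divergence theorem gives the first formula below, and integration in $R$ with Fubini's theorem gives the second:
\[
RS'(R)=\frac{R^{2-d}}\omega\int_{B_R}\Delta u(x+y)\,dy,\qquad S(R)-u(x)=\int_{B_R}\Delta u(x+y)\,\frac{|y|^{2-d}-R^{2-d}}{(d-2)\omega}\,dy .
\]
Now $M=\int_0^1(S(r\varrho)-u(x))\,2\varrho\,d\varrho$ and $M_\sigma=\int_0^1r\varrho\,S'(r\varrho)\,2\varrho\,d\varrho$. Substituting $y=r\zeta$ and dividing by the density of $\mu$ gives \eqref{eq:kernels} with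
\[
K_1=\frac1{d-2}\int_{|\zeta|}^1\Big(1-\Big(\frac{|\zeta|}\varrho\Big)^{d-2}\Big)\varrho\,d\varrho,\qquad K_2=\int_{|\zeta|}^1\Big(\frac{|\zeta|}\varrho\Big)^{d-2}\varrho\,d\varrho .
\]
Both lie in $[0,\frac12]$. For the function $|y-x|^2$ we have Laplacian $2d$, $M=r^2\int_0^12\varrho^3\,d\varrho=r^2/2$ and $M_\sigma=r^2$, which gives the two integrals. Positivity of $M$ follows from $\Delta u>0$, and $M\le Gr$ from the gradient bound. For $|\zeta|\le\frac12$ and $\frac34\le\varrho\le1$ we have $(|\zeta|/\varrho)^{d-2}\le\frac49$, so $K_1\ge\frac59\cdot\frac7{32}\cdot\frac1{d-2}\ge\frac1{9(d-2)}$. The radial law gives $\int_{|\zeta|\le1/2}F(2\zeta)\,d\mu=\frac14\int F\,d\mu$. Insert both facts in \eqref{eq:kernels} at radius $2r$ to get \eqref{eq:reverse}.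
\end{proof}

\begin{example}[The mechanism without cutoffs]\label{ex:model}
Let $f\equiv1$ and let $\alpha<2$ be constant. We claim that $\log M-\alpha\sigma$ has no local maximum in $(x,r)$. At such a point $(x_0,r)$ we would have $M_\sigma/M=\alpha$. Also $y\mapsto M(y,r)$ has a maximum at $x_0$, so by (F1) the average $B=\int A(x_0+r\zeta)\,d\mu$ satisfies $B\le A:=A(x_0)$. Let $\nu_i(\zeta)$ be the eigenvalues of $A^{-1/2}A(x_0+r\zeta)A^{-1/2}$. Their product is $1$, so $\frac1n\sum\nu_i\ge1$, while $\int\frac1n\sum\nu_i\,d\mu=\frac1n\operatorname{tr}(A^{-1}B)\le1$. Equality holds in the arithmetic--geometric mean inequality, all $\nu_i$ equal $1$, $\Delta u$ is constant on the ball, and $M_\sigma/M=2\ne\alpha$.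
\end{example}

The proof of Theorem~\ref{thm:B} is a stable and localized version of this example.

\subsection{Tilted averages}

To localize we maximize $\log M-W(x,\sigma)$ with a weight $W$ depending on $x$. Varying $x$ at fixed $r$ gives $B\le A+M\,(W_{j\bar k}+W_jW_{\bar k})$. An error of the form $EA$ with small $E$ is harmless, but the rank-one term $W_jW_{\bar k}$ is not of this form, because $A$ may have very small eigenvalues. We remove it by letting the radius vary with the center, tangentially to the level set of $W$. The invariance of $\mu$ under $\zeta\mapsto e^{\sqrt{-1}\,\vartheta}\zeta$ allows us to do this with holomorphic maps, so that determinants remain computable by (F2).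

Fix $\overline B(x_0,r)\subset\Omega$ and a complex linear form $\ell(\xi)=\sum\ell_j\xi_j$, with $|\ell|^2=\sum|\ell_j|^2$ and $q:=r|\ell|\le\frac14$. For $y$ near $x_0$ put
\[
T_\zeta(y)=y+re^{\ell(y-x_0)}\zeta,\qquad v(y)=\int u(T_\zeta(y))\,d\mu(\zeta).
\]
Absorbing the phase $e^{\sqrt{-1}\,\operatorname{Im}\ell(y-x_0)}$ in $\zeta$, we get
\begin{equation}\label{eq:tilt}
v(y)-u(y)=M\big(y,\,re^{\operatorname{Re}\ell(y-x_0)}\big).
\end{equation}
The Jacobian $P_\zeta$ of $T_\zeta$ at $x_0$ is $\xi\mapsto\xi+r\ell(\xi)\zeta$, so $\det P_\zeta=1+r\ell(\zeta)$, $\|P_\zeta\|\le1+q$, $\|P_\zeta^{-1}\|\le(1-q)^{-1}$. Put $A=A(x_0)$ and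
\[
B=(v_{j\bar k}(x_0))=\int A_\zeta\,d\mu,\qquad A_\zeta=P_\zeta^{T}A(x_0+r\zeta)\overline{P_\zeta}.
\]
Since $\operatorname{tr}A_\zeta=\operatorname{tr}\big(A(x_0+r\zeta)\overline{P_\zeta P_\zeta^*}\big)$ and $(1-q)^2I\le P_\zeta P_\zeta^*\le(1+q)^2I$, (F3) gives
\begin{equation}\label{eq:trace}
\tfrac14(1-q)^2\Delta u(x_0+r\zeta)\le\operatorname{tr}A_\zeta\le\tfrac14(1+q)^2\Delta u(x_0+r\zeta).
\end{equation}

\begin{lemma}[First and second order conditions]\label{lem:maxcond}
Let $W(x,\sigma)$ be $C^2$ with $W_\sigma>0$, and suppose that $\log M(x,r)-W(x,\log r)$ has a local maximum in $(x,r)$ at $(x_0,r)$. Then $M_\sigma/M=W_\sigma$ there. Let $\ell_j=-2W_j/W_\sigma$, evaluated at that point, and $\widetilde W(y)=W(y,\log r+\operatorname{Re}\ell(y-x_0))$. If $r|\ell|\le\frac14$, then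
\[
B\le A+M(x_0,r)\,\big(\widetilde W_{j\bar k}(x_0)\big).
\]
\end{lemma}

\begin{proof}
The first claim is the vanishing of the $\sigma$-derivative. By \eqref{eq:tilt} and maximality, $v-u\le M(x_0,r)\,e^{\widetilde W-\widetilde W(x_0)}$ near $x_0$, with equality at $x_0$. By (F1), $B-A\le M(x_0,r)\,(\widetilde W_{j\bar k}+\widetilde W_j\widetilde W_{\bar k})$ at $x_0$, and $\widetilde W_j(x_0)=W_j+\frac12W_\sigma\ell_j=0$.
\end{proof}

\begin{lemma}[Stability]\label{lem:stab}
There are $c_*,C_*>0$ depending only on $n$ and $N$ such that, for $r\le1$ and $q=r|\ell|\le\frac14$: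
\begin{itemize}
\item[(a)] $\det B\ge c_*$;
\item[(b)] if $B\le(1+E)A$ with $0\le E\le1$, then $M_\sigma/M\ge2-C_*\eta$ at $(x_0,r)$, where $\eta=\sqrt E+r+q$.
\end{itemize}
\end{lemma}

\begin{proof}
In this proof $C$ depends only on $n,N$. Let $\Gamma(\zeta)=(\det A_\zeta/\det A)^{1/n}$. By (F2) and the equation,
\[
n\log\Gamma(\zeta)=h(x_0+r\zeta)-h(x_0)+2\log|1+r\ell(\zeta)| .
\]
The last term is the real part of a holomorphic function of $\zeta$ near the closed unit ball and vanishes at $0$; by the mean value property its $\mu$-mean is $0$. The linear Taylor term of $h$ is odd and has mean $0$, and the remainder is at most $Nr^2/2$ in absolute value; this is where $D^2\log f$ is used. By Jensen's inequality,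
\begin{equation}\label{eq:jensen}
\int\Gamma\,d\mu\ge e^{-Nr^2/(2n)}\ge1-\frac{Nr^2}{2n}.
\end{equation}

(a) Let $Y=(\det B)^{1/n}B^{-1}$, so $\det Y=1$. By (F3) and \eqref{eq:jensen},
\[
(\det B)^{1/n}=\int\tfrac1n\operatorname{tr}(YA_\zeta)\,d\mu\ge(\det A)^{1/n}\int\Gamma\,d\mu\ge e^{-3N/(2n)} .
\]

(b) Let $\nu_i(\zeta)$ be the eigenvalues of $A^{-1/2}A_\zeta A^{-1/2}$; their geometric mean is $\Gamma$, and $\int\sum\nu_i\,d\mu=\operatorname{tr}(A^{-1}B)\le n(1+E)$. With \eqref{eq:jensen},
\[
\int\Big(\sum\nu_i-n\Gamma\Big)d\mu\le nE+\tfrac12Nr^2 .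
\]
The deficit in the arithmetic--geometric mean inequality controls the spread of the eigenvalues. Write $\nu_{\max}+\nu_{\min}=(\sqrt{\nu_{\max}}-\sqrt{\nu_{\min}})^2+2\sqrt{\nu_{\max}\nu_{\min}}$ and apply the inequality to two copies of $\sqrt{\nu_{\max}\nu_{\min}}$ and the other $n-2$ eigenvalues, whose product is still $\Gamma^n$. This gives $\sum\nu_i-n\Gamma\ge(\sqrt{\nu_{\max}}-\sqrt{\nu_{\min}})^2$. From $\nu_{\min}A\le A_\zeta\le\nu_{\max}A$ the ratio $\Theta=\operatorname{tr}A_\zeta/\operatorname{tr}A$ lies in $[\nu_{\min},\nu_{\max}]$, as does $\Gamma$. Hence $\|\sqrt\Theta-\sqrt\Gamma\|_{L^2(\mu)}\le C(\sqrt E+r)$. Also $n|\log\Gamma|\le Nr-2\log(1-q)\le Nr+3q$, so $|\sqrt\Gamma-1|\le C(r+q)$. Together, $\|\sqrt\Theta-1\|_{L^2(\mu)}\le C\eta$.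

Let $\Lambda(\zeta)=\Delta u(x_0+r\zeta)/\Delta u(x_0)$. By \eqref{eq:trace}, $(1-q)\sqrt\Lambda\le\sqrt\Theta\le(1+q)\sqrt\Lambda$, so $|\sqrt\Lambda-\sqrt\Theta|\le q\sqrt\Lambda\le2q\sqrt\Theta$. Since $\eta\le\frac94$, we have $\|\sqrt\Theta\|_{L^2(\mu)}\le C$, therefore $\|\sqrt\Lambda-1\|_{L^2(\mu)}\le C\eta$ and
\[
\int|\Lambda-1|\,d\mu\le\|\sqrt\Lambda-1\|_{L^2(\mu)}\,\|\sqrt\Lambda+1\|_{L^2(\mu)}\le C\eta .
\]
By Lemma~\ref{lem:kernel}, $\int\Lambda K_1\,d\mu\le k_0+C\eta$ and $\int\Lambda K_2\,d\mu\ge2k_0-C\eta$. Thus $M_\sigma-2M\ge-3C\eta\,r^2\Delta u(x_0)$, and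
\[
\frac{M_\sigma}M\ge\frac{2k_0-C\eta}{k_0+C\eta}=2-\frac{3C\eta}{k_0+C\eta}\ge2-\frac{3C}{k_0}\,\eta ,
\]
where the first inequality is trivial if its right side is negative.
\end{proof}

\subsection{The critical exponent and the descent in depth}

Let $\theta=2-\frac2n$. The gradient bound gives $M\le Gr$, and we want $M\le Cr^2$. The exponent $\theta$ lies in between, and the next example shows that growth of order $r^\theta$ is compatible with an unbounded Hessian.

\begin{example}\label{ex:theta}
Let $p=\theta/2=1-\frac1n$ and $\phi=|z'|^{2p}(1+|z_n|^2)$, $z'\in\mathbb{C}^{n-1}$. At a point with $z'=(z_1,0,\dots,0)$, $t=|z_1|^2>0$, the nonzero entries of the complex Hessian are $\phi_{1\bar1}=p^2t^{p-1}(1+|z_n|^2)$, $\phi_{1\bar n}=\overline{\phi_{n\bar1}}=pt^{p-1}\bar z_1z_n$, $\phi_{n\bar n}=t^p$, and $\phi_{j\bar j}=pt^{p-1}(1+|z_n|^2)$ for $1<j<n$. The $(1,n)$-block has determinant $p^2t^{2p-1}$, and $(2p-1)+(n-2)(p-1)=0$, so $\det\phi_{j\bar k}=p^n(1+|z_n|^2)^{n-2}$. The right side is smooth and positive and $D\phi$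 is locally bounded, yet $\Delta\phi\ge4p^2|z'|^{-2/n}$. At points of $\{z'=0\}$, where $\phi$ is not $C^2$, the averaged increment is comparable to $r^\theta$.
\end{example}

We therefore proceed in two steps. First we improve the exponent from $1$ to some $\theta+\epsilon$; then we pass from $\theta+\epsilon$ to $2$. The first step interpolates between the exponent $1$, valid everywhere, and the exponent $2$, valid where the Hessian is already bounded, so the argument is an induction on the depth $|u|$. For $T>0$ let $(\Pi_T)$ be the statement: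
\begin{quote}
\emph{there is a constant $C_T$, depending only on $n,G,N,T$, such that $\Delta u\le C_T$ on $\{|u|\ge T\}$ for all $\Omega,f,u$ with the given $n,G,N$.}
\end{quote}

\begin{proposition}\label{prop:descent}
$(\Pi_T)$ implies $(\Pi_{(n-1)T/n})$.
\end{proposition}

\begin{proof}[Proof of Theorem~\ref{thm:B} from Proposition~\ref{prop:descent}]
Let $T_0=2G^2e^{N/n}$ and $T_i=(\frac{n-1}n)^iT_0$. By Lemma~\ref{lem:depth} the set $\{|u|\ge T_0\}$ is empty, so $(\Pi_{T_0})$ holds with $C_{T_0}=1$, and then $(\Pi_{T_i})$ holds for all $i$. For $t>0$ let $i(t)$ be the least $i$ with $T_i\le t$ and put $\Phi_{n,G,N}(t)=\frac14C_{T_{i(t)}}$.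
\end{proof}

For the rest of the paper assume $(\Pi_T)$; the letters $C,c>0$ denote constants depending only on $n,G,N,T$. Fix $\lambda$, depending only on $n$, with
\[
\frac{n-2}{n-1}<\lambda<\frac{n-1}n ;
\]
this is possible since $n(n-2)<(n-1)^2$.

\subsection{Growth faster than $r^\theta$}

We maximize $\log M-\alpha(x)\sigma$ with a variable exponent $\alpha$. For $W=\alpha\sigma$ we have $\ell_j=-2\sigma\alpha_j/\alpha$ and $\widetilde W(y)=\alpha(y)(\sigma+\operatorname{Re}\ell(y-x_0))$, so at $x_0$
\begin{equation}\label{eq:alphaHess}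
\widetilde W_{j\bar k}=\sigma\alpha_{j\bar k}+\tfrac12\big(\alpha_j\bar\ell_k+\ell_j\alpha_{\bar k}\big)=\sigma\Big(\alpha_{j\bar k}-\frac{2\alpha_j\alpha_{\bar k}}\alpha\Big)=-\sigma\alpha^2\Big(\frac1\alpha\Big)_{j\bar k}.
\end{equation}
This dictates the choice: if $1/\alpha$ is an increasing affine function of $u$, the error in Lemma~\ref{lem:maxcond} is a positive multiple of $A$, with no gradient term. An affine $1/\alpha$ that falls from $1$ at depth $0$ to $\frac12$ at depth $T$ crosses $1/\theta=\frac n{2(n-1)}$ at depth $\frac{n-2}{n-1}T$, which explains the lower bound on $\lambda$. We perturb this picture by a small $\tau$ to stay away from the boundary, from the edge of $\{|u|\ge T\}$ and from the exponent $2$.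

As $\tau\to0$, $1-(\frac12-\tau)(\lambda-\tau)\to1-\frac\lambda2<\frac1\theta$. So we may fix $\tau\in(0,\min(\lambda,\frac14))$ and $\epsilon>0$, depending only on $n$, with $1-(\frac12-\tau)(\lambda-\tau)\le1/(\theta+\epsilon)$. Put
\[
r_0=\min\Big(\frac12,\frac{\tau T}{4G}\Big),\qquad\kappa=\frac{\frac12-\tau}T,\qquad\frac1{\alpha(x)}=1+\kappa\,(u(x)+\tau T),
\]
and $Z=\{\tau T\le|u|\le(1+\tau)T\}$. On $Z$ the exponent $\alpha$ increases with $|u|$ from $1$ to $\frac2{1+2\tau}<2$, and $\alpha\ge\theta+\epsilon$ where $|u|\ge\lambda T$; in particular $\theta+\epsilon<2$. If $|u(x)|\ge\tau T$ and $r\le r_0$, then $\overline B(x,r)\subset\Omega$ by Lemma~\ref{lem:depth}, and $|u|\ge|u(x)|-\tau T/4$ on this ball.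

\begin{lemma}\label{lem:holder}
$M(x,r)\le Cr^{\theta+\epsilon}$ whenever $|u(x)|\ge\lambda T$ and $0<r\le r_0$.
\end{lemma}

\begin{proof}
If $|u(x)|\ge(1+\tau)T$, then $\overline B(x,r)\subset\{|u|\ge T\}$, and $(\Pi_T)$ with \eqref{eq:kernels} gives $M\le k_0C_Tr^2$. Since $r<1$, it remains to show that $H=\log M-\alpha\sigma\le C$ on $Z\times(0,r_0]$, which we may assume nonempty. For the given $u\in C^2(\overline\Omega)$ we have $M\le C_ur^2$ with a constant depending on $u$. As $\alpha\le\frac2{1+2\tau}$, $H\to-\infty$ uniformly when $r\to0$, and $H$ has a maximum point $(x_0,r)$ since $Z$ is compact. We bound $H(x_0,r)$.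

If $|u(x_0)|=\tau T$, then $\alpha=1$ and $H\le\log G$. If $|u(x_0)|=(1+\tau)T$, then $H\le\log(k_0C_T)+(2-\alpha)\sigma\le C$. If $r\ge c$ for some $c$, then $H\le\log G+(\alpha-1)|\sigma|\le\log G+|\log c|$; this covers $r=r_0$.

In the remaining case the maximum is interior in $(x,r)$, and we show $r\ge c$. Here $W_\sigma=\alpha\ge1$ and $\alpha_j=-\alpha^2\kappa u_j$, so $q=r|\ell|\le2\kappa G\,r|\sigma|$. If $r$ is below a constant, then $q\le\frac14$, and by Lemma~\ref{lem:maxcond} and \eqref{eq:alphaHess}, in which $(1/\alpha)_{j\bar k}=\kappa u_{j\bar k}$ and $\sigma<0$,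
\[
B\le(1+E)A,\qquad E=M|\sigma|\alpha^2\kappa\le4\kappa G\,r|\sigma| .
\]
As $r|\log r|\le Cr^{2/3}$, we have $E\le1$ for $r$ below a constant, and $\eta\le Cr^{1/3}$. Lemmas~\ref{lem:maxcond} and~\ref{lem:stab}(b) give $\frac2{1+2\tau}\ge\alpha=M_\sigma/M\ge2-Cr^{1/3}$, so $r\ge c$.
\end{proof}

\subsection{From $r^{\theta+\epsilon}$ to $r^2$}

We now maximize $\log(M/r^2)$, localized by the logarithmic cutoff $m\log\chi$ with $\chi=-u-\lambda T$. Two difficulties arise. First, with exponent exactly $2$ the conclusion of Lemma~\ref{lem:stab}(b) contradicts nothing; we add a term $r^\beta$, which lowers the exponent by $\beta r^\beta$, more than the error $\eta$, and also pushes the maximum away from $r=0$. Second, the Hessian of $\log\chi$ contains the term $u_ju_{\bar k}/\chi^2$, which the tilt does not remove. We absorb it in $B$, whose smallest eigenvalue is bounded below through Lemma~\ref{lem:stab}(a); this works exactly when $M$ decays faster than $r^\theta$.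

Let
\[
\gamma=\frac{n\epsilon}8,\qquad m=\frac2\gamma,\qquad\beta=\min\Big(\frac3{16},\frac{3n\epsilon}{16}\Big).
\]
Since $\epsilon<2-\theta=\frac2n$, we have $\gamma<\frac14$. On $\{\chi>0\}\times(0,r_0]$, which we may assume nonempty, let
\[
H=\log\frac{M(x,r)}{r^2}+r^\beta+m\log\chi=\log M-W,\qquad W=2\sigma-e^{\beta\sigma}-m\log\chi .
\]

\emph{Existence of a maximum with $r>0$.} The balls $\overline B(x,r_0)$ with $\chi(x)\ge0$ lie in the compact set $\{|u|\ge\lambda T-\tau T/4\}\subset\Omega$, on which $\Delta u$ and its gradient are bounded and $\Delta u$ is bounded below by a positive number, all depending on $u$. This qualitative use of $u\in C^4(\Omega)$ and \eqref{eq:kernels} give $|M/r^2-k_0\Delta u(x)|\le C_ur$. So $H$ extends continuously to $r=0$ with value $\log(k_0\Delta u\,\chi^m)$, tends to $-\infty$ uniformly as $\chi\to0$, and attains its maximum at some $(x_0,r)$ with $0\le r\le r_0$. Since $\beta<1$, $H(x_0,r')-H(x_0,0)\ge(r')^\beta-C_u'r'>0$ for small $r'>0$. Thus $r>0$.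

\smallskip
\emph{The easy cases.} If $r\ge c$, then $H\le\log(G/c)+1+m\log(G^2e^{N/n})$ by Lemma~\ref{lem:depth}. If $\chi(x_0)<r^\gamma$, then Lemma~\ref{lem:holder} and $m\gamma=2$ give $H\le C+(2-\theta-\epsilon)|\sigma|-2|\sigma|\le C$. It remains to show that $\chi(x_0)\ge r^\gamma$ and $r<r_0/2$ imply $r\ge c$. In this case the maximum is interior. All quantities below are evaluated at $(x_0,r)$.

\smallskip
\emph{Upper bound for $B$.} We have $W_\sigma=2-\beta r^\beta\in[1,2]$ and $W_j=mu_j/\chi$, so $|\ell|\le mG/\chi$ and $q\le mGr^{1-\gamma}$; we may assume $q\le\frac14$, since otherwise $r\ge c$. Because $W_{\sigma j}=0$, $(\operatorname{Re}\ell)_{j\bar k}=0$ and $W_{\sigma\sigma}=-\beta^2r^\beta\le0$,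
\[
\widetilde W_{j\bar k}=W_{j\bar k}+\tfrac14W_{\sigma\sigma}\ell_j\bar\ell_k\le W_{j\bar k}=\frac m\chi\,u_{j\bar k}+\frac m{\chi^2}\,u_ju_{\bar k}
\]
as Hermitian forms. With $|\partial u|\le G/2$, Lemma~\ref{lem:maxcond} gives
\[
B\le(1+E_1)A+E_2I,\qquad E_1=\frac{mM}\chi\le mGr^{1-\gamma},\qquad E_2=\frac{mG^2M}{4\chi^2}.
\]

\emph{Lower bound for $B$.} Since $2r<r_0$, the inequality $H(x_0,2r)\le H(x_0,r)$ gives $M(x_0,2r)\le4M(x_0,r)$. By \eqref{eq:trace} and \eqref{eq:reverse},
\[
\operatorname{tr}B\le\int\Delta u(x_0+r\zeta)\,d\mu\le\frac{9(d-2)M(x_0,2r)}{r^2}\le C\,\frac M{r^2}.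
\]
Every eigenvalue of $B$ is at most $\operatorname{tr}B$, so the smallest is at least $\det B/(\operatorname{tr}B)^{n-1}\ge c\,(M/r^2)^{-(n-1)}$ by Lemma~\ref{lem:stab}(a). Hence $E_2I\le E_3B$, where, by Lemma~\ref{lem:holder} and $n\theta=2n-2$,
\[
E_3\le\frac C{\chi^2}\,\frac{M^n}{r^{2n-2}}\le\frac{Cr^{n\epsilon}}{\chi^2}\le Cr^{n\epsilon-2\gamma}=Cr^{3n\epsilon/4}.
\]
With $\epsilon=0$ this quantity would not be small.

\smallskip
\emph{Conclusion.} If $E:=2(E_1+E_3)>1$, then $r\ge c$. Otherwise $E_3\le\frac12$, and $(1-E_3)B\le(1+E_1)A$ gives $B\le(1+E)A$, because $\frac{1+E_1}{1-E_3}=1+\frac{E_1+E_3}{1-E_3}$. Since $\frac{1-\gamma}2\ge\frac38$,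
\[
\eta=\sqrt E+r+q\le C\big(r^{(1-\gamma)/2}+r^{3n\epsilon/8}+r+r^{1-\gamma}\big)\le Cr^{2\beta}.
\]
Lemmas~\ref{lem:maxcond} and~\ref{lem:stab}(b) give $2-\beta r^\beta=M_\sigma/M\ge2-Cr^{2\beta}$, that is, $r^\beta\ge\beta/C$, so $r\ge c$.

In all cases $\max H\le C$. At $r=0$ this reads $k_0\Delta u\,(|u|-\lambda T)^m\le C$ on $\{|u|>\lambda T\}$. On $\{|u|\ge\frac{n-1}nT\}$ we have $|u|-\lambda T\ge(\frac{n-1}n-\lambda)T>0$, so $\Delta u\le C$ there. This is $(\Pi_{(n-1)T/n})$; Proposition~\ref{prop:descent}, and with it Theorem~\ref{thm:B}, is proved.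

\begin{thebibliography}{9}

\bibitem{CKNS}
Caffarelli, Kohn, Nirenberg and Spruck, Comm. Pure Appl. Math. \textbf{38} (1985), 209--252.

\bibitem{Rock}
Rockafellar, \emph{Convex Analysis}.

\end{thebibliography}
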